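# Loewner chains that switch vector fields, and the radius of starlikeness of $S^0(B)$

Throughout, $\langle\cdot,\cdot\rangle$ is the standard Hermitian inner product on $\mathbb C^n$, linear in the first slot, $B^n$ (or $B$) is the Euclidean unit ball of $\mathbb C^n$, $U=B^1$ is the unit disc, and $B_R=B^n_R=\{z\in\mathbb C^n:\|z\|<R\}$. A holomorphic map $f:B\to\mathbb C^n$ is *normalized* if $f(0)=0$ and $Df(0)=I$. It is *starlike on $B_R$* if it is biholomorphic on $B_R$ and $f(B_R)$ is starlike with respect to $0$, that is, contains with each point $w$ the segment from $0$ to $w$.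

## 1. A map generated by one vector field is starlike on the whole ball

**Definition (admissible field).** A holomorphic $h:B^n\to\mathbb C^n$ is *admissible* if $h(0)=0$, $Dh(0)=I$ and $\mathrm{Re}\,\langle h(z),z\rangle\ge 0$ for all $z\in B^n$.

For $n=1$ these are the functions $h(z)=zp(z)$ with $p(0)=1$ and $\mathrm{Re}\,p\ge0$.

Let $h$ be admissible and consider $\dot z=-h(z)$. Along a solution, $\frac{d}{dt}\|z\|^2=-2\,\mathrm{Re}\,\langle h(z),z\rangle\le0$. So a solution stays in the compact ball of radius $\|z(0)\|<1$ and exists for all $t\ge0$. We obtain a flow $\varphi^h_t:B^n\to B^n$, $t\ge0$. It is holomorphic in $z$, it is injective by uniqueness of solutions, it fixes $0$, and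
$$\|\varphi^h_t(z)\|\le\|z\|,\qquad D\varphi^h_t(0)=e^{-t}I. \tag{1}$$
The last equality holds because $A(t)=D\varphi^h_t(0)$ solves the variational equation $A'=-Dh(0)A=-A$, $A(0)=I$.

**Proposition 1.** Let $h$ be admissible and let $f$ be normalized and biholomorphic on $B^n$ with $Df(z)h(z)=f(z)$. Then $f$ is starlike on $B_R$ for every $0<R\le1$.

*Proof.* We have $\frac{d}{dt}f(\varphi^h_t(z))=-Df(\varphi_t^h(z))\,h(\varphi_t^h(z))=-f(\varphi^h_t(z))$, so
$$f(\varphi^h_t(z))=e^{-t}f(z),\qquad t\ge0. \tag{2}$$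
If $z\in B_R$, then $\varphi^h_t(z)\in B_R$ by (1), so $e^{-t}f(z)\in f(B_R)$ for all $t\ge0$. Together with $0=f(0)$ this is the whole segment from $0$ to $f(z)$. $\square$

**Example.** For $n=1$ take $h(z)=z\frac{1-z}{1+z}$ and $f(z)=\frac{z}{(1-z)^2}$. Then $f'(z)=\frac{1+z}{(1-z)^3}$ and $f'h=f$, so the Koebe function is starlike on all of $U$.

**Example (the quadratic shear).** Let $q=\frac{3\sqrt3}{2}$ and, on $B^2$,
$$h_1(z)=(z_1,\ z_2-qz_1^2),\qquad F_1(z)=(z_1,\ z_2+qz_1^2). \tag{3}$$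
For $x,y\ge0$ the arithmetic–geometric mean inequality gives $\frac{x^2}{2}\cdot\frac{x^2}{2}\cdot y^2\le\bigl(\frac{x^2+y^2}{3}\bigr)^3$, that is,
$$q\,x^2y\le (x^2+y^2)^{3/2}. \tag{4}$$
Hence $\mathrm{Re}\,\langle h_1(z),z\rangle=\|z\|^2-q\,\mathrm{Re}(z_1^2\overline{z_2})\ge\|z\|^2-\|z\|^3\ge0$, and $h_1$ is admissible. Moreover
$$DF_1(z)h_1(z)=(z_1,\ 2qz_1^2+z_2-qz_1^2)=F_1(z). \tag{5}$$
The map $F_1$ is an automorphism of $\mathbb C^2$ with inverse $(w_1,w_2-qw_1^2)$. So $F_1$ is starlike on all of $B^2$.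

The proof of Proposition 1 used a single field for all time. What happens if we let the field change with time, following one admissible field for a while and then another?

## 2. Time-dependent fields, the class $S^0(B)$, and the number $\tanh\frac\pi4$

For $f,g:B\to\mathbb C^n$ holomorphic, $f\prec g$ (*subordination*) means $f=g\circ v$ with $v:B\to B$ holomorphic and $v(0)=0$. By the Schwarz lemma $\|v(z)\|\le\|z\|$.

**Definition (Loewner chain).** A mapping $f:B\times[0,\infty)\to\mathbb C^n$ is a Loewner chain if each $f(\cdot,t)$ is biholomorphic on $B$, $f(0,t)=0$, $Df(0,t)=e^tI$, and $f(\cdot,s)\prec f(\cdot,t)$ for $0\le s\le t$.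

**Definition (parametric representation).** $S^0(B)$ is the class of maps $f=f(\cdot,0)$ where $f(z,t)$ is a Loewner chain such that $\{e^{-t}f(\cdot,t)\}_{t\ge0}$ is a normal family on $B$.

**Example.** In the situation of Proposition 1 put $f(z,t)=e^tf(z)$. By (2), $f(z,s)=e^sf(z)=e^tf(\varphi^h_{t-s}(z))=f(\varphi^h_{t-s}(z),t)$, so this is a Loewner chain, and $e^{-t}f(\cdot,t)=f$ does not depend on $t$. So $f\in S^0(B)$. In particular $F_1\in S^0(B^2)$.

**Example (what normality excludes).** For $c>0$ let $\Psi(z)=(z_1,z_2+cz_1^2)$ and $f(z,t)=\Psi(e^tz)$ on $B^2$. Since $f(z,s)=f(e^{s-t}z,t)$, this is a Loewner chain starting at $\Psi$, for every $c$. But $e^{-t}f(z,t)=(z_1,z_2+ce^tz_1^2)$ is not a normal family. So this chain does not show that $\Psi\in S^0(B^2)$. We return to $\Psi$ after Lemma 1.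

For a non-empty family $\mathcal F$ of normalized locally biholomorphic maps on $B$, the *radius of starlikeness* $r^*(\mathcal F)$ is the largest number such that every $f\in\mathcal F$ is starlike on $B_{r^*(\mathcal F)}$. Write
$$r_n:=r^*(S^0(B^n)).$$
The following is known. Let $S$ be the class of normalized univalent functions on $U$. For $\alpha\in[0,\frac12]$ and $f\in S$ put $\Phi_{n,\alpha}(f)(z)=\bigl(f(z_1),\,z'(f'(z_1))^\alpha\bigr)$, $z=(z_1,z')\in B$, with the branch of the power equal to $1$ at $z_1=0$. Then $\Phi_{n,\alpha}(S)\subseteq S^0(B)$ and $r^*(\Phi_{n,\alpha}(S))=\tanh\frac\pi4$. Consequently $r_n\le\tanh\frac\pi4=0.6557\ldots$ for $n\ge2$. The conjecture under discussion says that equality holds for every $n\ge2$. It is false.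

**Theorem 1.** For every $n\ge2$,
$$r_n\le0.56912<\tfrac35<\tanh\tfrac\pi4,$$
and the non-starlike mapping is explicit. So the conjecture $r^*(S^0(B))=\tanh\frac\pi4$ fails for every $n\ge2$.

**Theorem 2.** There is one number $\varrho$ with $r_n=\varrho$ for all $n\ge2$, and
$$\tfrac1{25}\le\varrho<\tfrac{11}{24}=0.4583\ldots<\tanh\tfrac\pi4 .$$

The exact value of $\varrho$ is not determined here. Theorem 1 is proved in Sections 3–6 from scratch. In Theorem 2 the upper bound is Section 7, the independence of $n$ is Section 8, and the lower bound is Section 9. Sections 8 and 9 use two standard facts, stated in Section 8.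

## 3. Starlikeness read off from one vector

For $f$ normalized and biholomorphic on $B^n$ put
$$J_f(z)=Df(z)^{-1}f(z).$$
In Proposition 1, $J_f=h$. The next lemma says that the sign of $\mathrm{Re}\,\langle J_f(z),z\rangle$ decides starlikeness exactly.

**Lemma 1.** Let $f$ be normalized and biholomorphic on $B^n$ and $0<R\le1$. Then $f$ is starlike on $B_R$ if and only if $\mathrm{Re}\,\langle J_f(z),z\rangle\ge0$ for all $z\in B_R$.

*Proof.* Suppose $f$ is starlike on $B_R$. For $t\ge0$ the map $w_t(z)=f^{-1}(e^{-t}f(z))$ sends $B_R$ holomorphically into $B_R$ and fixes $0$, so $\|w_t(z)\|\le\|z\|$ by the Schwarz lemma. Differentiating $f(w_t(z))=e^{-t}f(z)$ at $t=0$ gives $Df(z)\,\dot w_0(z)=-f(z)$, so $\dot w_0(z)=-J_f(z)$. Since $\|w_t(z)\|^2\le\|z\|^2=\|w_0(z)\|^2$, its derivative at $t=0^+$ is at most $0$, that is, $-2\,\mathrm{Re}\,\langle J_f(z),z\rangle\le0$.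

Conversely, suppose the inequality holds on $B_R$. Solutions of $\dot z=-J_f(z)$ starting in $B_R$ have nonincreasing norm, so they stay in $B_R$ and exist for all $t\ge0$. Along them $\frac{d}{dt}f(z(t))=-Df(z)J_f(z)=-f(z(t))$. Hence $e^{-t}f(z(0))=f(z(t))\in f(B_R)$ for all $t\ge0$, and $f(B_R)$ is starlike. $\square$

**Example.** For $\Psi=(z_1,z_2+cz_1^2)$ the computation (5), with $c$ in place of $q$, gives $J_\Psi(z)=(z_1,z_2-cz_1^2)$. At $z=(R\sqrt{2/3},R/\sqrt3)$ we get $\langle J_\Psi(z),z\rangle=R^2-\frac cqR^3$, which is negative for $R>q/c$. So if normality were dropped, large $c$ would make the radius $0$; the question would have no content.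

Lemma 1 applies to every $f\in S^0(B^n)$. If $R\le1$ does not exceed the norm of any $z$ at which some $f\in S^0(B^n)$ has $\mathrm{Re}\,\langle J_f(z),z\rangle<0$, then all $f\in S^0(B^n)$ are starlike on $B_R$. If $R$ exceeds one such norm, that $f$ is not starlike on $B_R$. Therefore
$$r_n=\inf\Bigl(\{1\}\cup\bigl\{\|z\|:\ \mathrm{Re}\,\langle J_f(z),z\rangle<0\text{ for some }f\in S^0(B^n)\bigr\}\Bigr). \tag{6}$$

**Lemma 2.** $r_{n+1}\le r_n$.

*Proof.* Let $f\in S^0(B^n)$ with chain $f(\cdot,t)$, and write $z=(z',z_{n+1})\in B^{n+1}$. Put $F(z,t)=(f(z',t),e^tz_{n+1})$. Each $F(\cdot,t)$ is biholomorphic, vanishes at $0$ and has derivative $e^tI$ there. If $f(z',s)=f(v_{s,t}(z'),t)$, then $F(z,s)=F\bigl((v_{s,t}(z'),e^{s-t}z_{n+1}),t\bigr)$. The inner map has norm at most $\|z\|$, because $\|v_{s,t}(z')\|\le\|z'\|$ and $e^{s-t}\le1$; so it maps $B^{n+1}$ into itself. Finally $e^{-t}F(z,t)=(e^{-t}f(z',t),z_{n+1})$. Since $\{e^{-t}f(\cdot,t)\}$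 is normal and compact subsets of $B^{n+1}$ project to compact subsets of $B^n$, this family is normal. So $F(z)=(f(z'),z_{n+1})$ lies in $S^0(B^{n+1})$.

With $R=r_{n+1}$, the set $F(B^{n+1}_R)$ is starlike, hence so is $F(B^{n+1}_R)\cap\{w_{n+1}=0\}=f(B^n_R)\times\{0\}$. Thus every $f\in S^0(B^n)$ is starlike on $B^n_R$. $\square$

By Lemma 2 every upper bound may be proved in dimension $2$, and by (6) we need one map and one point.

## 4. Switching fields: the transported vector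

We now build maps in $S^0(B^2)$ by following a field $b$, then a field $a$, then $h_1$ forever.

**Lemma 3.** Let $a,b$ be admissible fields on $B^2$, $T_a,T_b\ge0$, $T=T_a+T_b$, and $v_T=\varphi^{a}_{T_a}\circ\varphi^{b}_{T_b}$. Then
$$f:=e^T\,F_1\circ v_T\in S^0(B^2),\qquad J_f(z)=Dv_T(z)^{-1}h_1(v_T(z)). \tag{7}$$

*Proof.* Use the field $b$ for $t\in[0,T_b)$, $a$ for $t\in[T_b,T)$ and $h_1$ for $t\ge T$, and let $\varphi_{s,t}$, $s\le t$, be the map that carries a point at time $s$ to its position at time $t$. By Section 1, $\varphi_{s,t}:B^2\to B^2$ is holomorphic and injective, $\|\varphi_{s,t}(z)\|\le\|z\|$, $D\varphi_{s,t}(0)=e^{s-t}I$, and $\varphi_{s,t}=\varphi_{u,t}\circ\varphi_{s,u}$ for $s\le u\le t$. Put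
$$f(z,t)=e^TF_1(\varphi_{t,T}(z))\quad(t\le T),\qquad f(z,t)=e^tF_1(z)\quad(t\ge T).$$
Each $f(\cdot,t)$ is injective and holomorphic between domains of equal dimension, hence biholomorphic onto its image. Also $f(0,t)=0$, and $Df(0,t)=e^Te^{t-T}I=e^tI$ for $t\le T$, and likewise for $t\ge T$.

Next, $f(z,s)=f(\varphi_{s,t}(z),t)$ for $s\le t$:

* if $t\le T$, then $e^TF_1(\varphi_{t,T}(\varphi_{s,t}(z)))=e^TF_1(\varphi_{s,T}(z))$;
* if $s\le T\le t$, then by (5) and (2), $e^tF_1\bigl(\varphi^{h_1}_{t-T}(\varphi_{s,T}(z))\bigr)=e^te^{-(t-T)}F_1(\varphi_{s,T}(z))=e^TF_1(\varphi_{s,T}(z))$;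
* if $T\le s\le t$, then $e^tF_1(\varphi^{h_1}_{t-s}(z))=e^sF_1(z)$.

Finally $\|F_1(z)\|\le\|z\|+q|z_1|^2\le1+q$, so $\|e^{-t}f(z,t)\|\le e^T(1+q)$ and the family is normal by Montel's theorem. Hence $f=f(\cdot,0)\in S^0(B^2)$.

For the formula, $Df(z)=e^TDF_1(v_T(z))\,Dv_T(z)$, so $J_f(z)=Dv_T(z)^{-1}DF_1(v_T(z))^{-1}F_1(v_T(z))$, and $DF_1^{-1}F_1=h_1$ by (5). $\square$

It helps to see (7) as transport along a trajectory. Fix $z_0$, let $h(\cdot,t)$ be $b$ or $a$ according to the time, let $v(t)$ be the trajectory with $v(0)=z_0$, and let $A(t)=D\varphi_{0,t}(z_0)$. Then $A'=-Dh(v,t)A$ and $A(0)=I$. Put $W(t)=A(t)A(T)^{-1}h_1(v(T))$. This gives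
$$v'=-h(v,t),\qquad W'=-Dh(v,t)\,W,\qquad W(T)=h_1(v(T)),\qquad J_f(z_0)=W(0). \tag{8}$$
So $J_f(z_0)$ is the vector $h_1(v(T))$ carried backward along the trajectory by the linearized flow, and we want $\mathrm{Re}\,\langle W(0),v(0)\rangle<0$.

If all fields were the same field $h_1$, then $W(t)=h_1(v(t))$ for all $t$, because $\frac{d}{dt}h_1(v)=-Dh_1(v)h_1(v)$. Then $\mathrm{Re}\,\langle W,v\rangle\ge0$ by admissibility; this is Proposition 1 again. After a switch, $W$ is no longer a value of the field in force, and nothing ties it to $v$ in this way.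

Dimension matters here. In dimension one, with fields real on the real axis and at a real starting point, $W$ solves a real scalar equation $W'=-h'(v,t)W$ and never changes sign, while $W(T)v(T)\ge0$. So nothing can go wrong at such points. In dimension two $Dh$ has off-diagonal entries, and these can feed a negative second component of $W$ into its first component, even when everything is real.

## 5. One switch between two shears, tested on the axis

The simplest attempt uses two quadratic shears. Let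
$$h_3(z)=(z_1+qz_1z_2,\ z_2). \tag{9}$$
By (4), $\mathrm{Re}\,\langle h_3(z),z\rangle=\|z\|^2+q|z_1|^2\,\mathrm{Re}\,z_2\ge\|z\|^2-\|z\|^3\ge0$, so $h_3$ is admissible. Its flow is
$$\varphi^{h_3}_t(z)=\bigl(z_1e^{-t}e^{-qz_2(1-e^{-t})},\ e^{-t}z_2\bigr), \tag{10}$$
since the second component solves $\dot z_2=-z_2$ and then $\dot z_1=-z_1(1+qe^{-t}z_2(0))$.

Take $b=h_3$ and $T_a=0$, so that $f=e^TF_1\circ\varphi^{h_3}_T$, and test $z_0=(r,0)$ with $\rho=e^{-T}r$. By (10),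
$$\varphi_T^{h_3}(r,0)=(\rho,0),\qquad D\varphi_T^{h_3}(r,0)=\frac{\rho}{r}\begin{pmatrix}1&-q(r-\rho)\\0&1\end{pmatrix}.$$
With $h_1(\rho,0)=(\rho,-q\rho^2)$, formula (7) gives
$$J_f(r,0)=\frac r\rho\begin{pmatrix}1&q(r-\rho)\\0&1\end{pmatrix}\begin{pmatrix}\rho\\-q\rho^2\end{pmatrix},\qquad \langle J_f(r,0),(r,0)\rangle=r^2\bigl[1-q^2\rho(r-\rho)\bigr].$$
Starlikeness can fail: the second component $-q\rho^2$ of $W$ is sheared into the first. But $\rho(r-\rho)\le r^2/4$, so the bracket can be negative only for $r>\frac2q=\frac4{3\sqrt3}=0.7698\ldots$, and that is above $\tanh\frac\pi4$. On the axis one switch between these two shears does not reach the conjectured value. The formula shows the reason. To gain at the shear we want $r-\rho$ not too small and $|W_2/W_1|$ large, but at $(\rho,0)$ this ratio is only $q\rho$.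

**Remark (off the axis).** The threshold $4/(3\sqrt3)$ concerns points $(r,0)$ only. For the same $f$ with $\lambda=e^{-T}$, $\beta=q(1-\lambda)$ and general $z$, put $W=J_f(z)$. Solving $D\varphi^{h_3}_T(z)W=h_1(\varphi^{h_3}_T(z))$ row by row from (10) gives
$$W_2=z_2-q\lambda z_1^2e^{-2\beta z_2},\qquad W_1=z_1(1+\beta W_2).$$
Take $\lambda=0.3$, $z_2=-0.2$, $z_1=\sqrt{0.3825}$, so $\|z\|=\sqrt{0.4225}=0.65$. Here $q>2.598$, $\beta>1.8186$, and $e^{0.4\beta}>e^{0.727}>1+0.727+0.264+0.064>2.05$. So $W_2<-0.2-2.598\cdot0.3\cdot0.3825\cdot2.05<-0.81$, and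
$$\langle W,z\rangle=0.3825+W_2(0.3825\,\beta-0.2)<0.3825-0.81\cdot0.495<0,$$
because $0.3825\,\beta>0.695$. So off the axis one switch already produces a failure of starlikeness at norm $0.65$. We stay on the axis, where all matrices are triangular, and insert one more stage; this gives a much smaller radius.

## 6. An amplifier between the shears: proof of Theorem 1

We want a field $h_2$ that keeps the axis invariant, is diagonal to first order along it, and, going backward in time, enlarges $W_2$ much more than $W_1$. It is placed between the two shears: $h_3$ first in time, then $h_2$, then $h_1$. Let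
$$h_2(z)=(z_1-z_1^2,\ z_2+3z_1z_2).$$

**Step 1: $h_2$ is admissible.** We have $\mathrm{Re}\,\langle h_2(z),z\rangle=\|z\|^2-\mathrm{Re}(z_1)\bigl(|z_1|^2-3|z_2|^2\bigr)$. Write $|z_1|=R\sin x$, $|z_2|=R\cos x$ with $R=\|z\|$ and $0\le x\le\frac\pi2$. Then
$$|z_1|\bigl(|z_1|^2-3|z_2|^2\bigr)=R^3\sin x\,(\sin^2x-3\cos^2x)=R^3(4\sin^3x-3\sin x)=-R^3\sin3x .$$
Since $|\mathrm{Re}\,z_1|\le|z_1|$, we get $\mathrm{Re}\,\langle h_2(z),z\rangle\ge R^2-R^3\ge0$. Clearly $h_2(0)=0$ and $Dh_2(0)=I$.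

**Step 2: the flow of $h_2$.** The claim is
$$\varphi^{h_2}_t(z)=\Bigl(\frac{e^{-t}z_1}{1-z_1+e^{-t}z_1},\ e^{-t}z_2(1-z_1+e^{-t}z_1)^3\Bigr). \tag{11}$$
Along the flow,
$$\frac{d}{dt}\ln\frac{z_1}{1-z_1}=\frac{\dot z_1}{z_1(1-z_1)}=-1,\qquad \frac{d}{dt}\ln\bigl(z_2(1-z_1)^3\bigr)=-(1+3z_1)+\frac{3z_1(1-z_1)}{1-z_1}=-1,$$
where the logarithms only stand for logarithmic derivatives, and the cases $z_1=0$ or $z_2=0$ follow by continuity. So $\frac{z_1}{1-z_1}$ and $z_2(1-z_1)^3$ are both multiplied by $e^{-t}$. If $Z$ denotes the position at time $t$, the first relation gives $Z_1=\frac{e^{-t}z_1}{1-z_1+e^{-t}z_1}$ and $1-Z_1=\frac{1-z_1}{1-z_1+e^{-t}z_1}$. The second then gives $Z_2=e^{-t}z_2\frac{(1-z_1)^3}{(1-Z_1)^3}$, which is (11).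

**Step 3: the mapping and the trajectory.** Let $\frac12<r<1$. Take $b=h_3$ with $T_b=\ln(2r)$ and $a=h_2$ with $T_a=\ln5$ in Lemma 3, and $z_0=(r,0)$. Then $e^T=10r$. With $u=\varphi^{h_3}_{T_b}(z)=\frac1{2r}\bigl(z_1e^{-qz_2(1-\frac1{2r})},\,z_2\bigr)$ the map is, explicitly,
$$f(z)=10r\Bigl(\frac{u_1}{5-4u_1},\ \frac{u_2}{5}\Bigl(1-\frac{4u_1}5\Bigr)^3+\frac{q\,u_1^2}{(5-4u_1)^2}\Bigr).$$
By (10), $\varphi^{h_3}_{T_b}(r,0)=(\frac12,0)$. By (11) with $e^{-t}=\frac15$ and $z_1=\frac12$, we have $1-z_1+e^{-t}z_1=\frac35$, so $\varphi^{h_2}_{T_a}(\frac12,0)=(\frac16,0)$.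

**Step 4: the derivatives along the trajectory.** From (10), with $e^{-T_b}=\frac1{2r}$ and $r(1-\frac1{2r})=r-\frac12$,
$$D\varphi^{h_3}_{T_b}(r,0)=\frac1{2r}\begin{pmatrix}1&-q(r-\frac12)\\0&1\end{pmatrix}.$$
From (11), at a point with $z_2=0$ the derivative is diagonal. The entries are $\frac{e^{-t}}{(1-z_1+e^{-t}z_1)^2}$ and $e^{-t}(1-z_1+e^{-t}z_1)^3$, so
$$D\varphi^{h_2}_{T_a}(\tfrac12,0)=\begin{pmatrix}\frac15\cdot\frac{25}9&0\\0&\frac15\cdot\frac{27}{125}\end{pmatrix}=\begin{pmatrix}\frac59&0\\0&\frac{27}{625}\end{pmatrix}.$$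
Going backward through the $h_2$ stage multiplies $W_2/W_1$ by $\frac59\cdot\frac{625}{27}=\frac{3125}{243}>12$. This is the amplification that was missing in Section 5.

**Step 5: the sign of $\langle J_f(z_0),z_0\rangle$.** Start from $h_1(\frac16,0)=(\frac16,-\frac q{36})$. Applying the inverse of the second matrix gives $\bigl(\frac9{5}\cdot\frac16,\,-\frac{625}{27}\cdot\frac q{36}\bigr)=\bigl(\frac3{10},-\frac{625q}{972}\bigr)$. Then
$$J_f(z_0)=2r\begin{pmatrix}1&q(r-\frac12)\\0&1\end{pmatrix}\begin{pmatrix}\frac3{10}\\-\frac{625q}{972}\end{pmatrix}.$$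
Since $q^2=\frac{27}4$, $\frac{625q^2}{972}=\frac{625}{144}$, and
$$\mathrm{Re}\,\langle J_f(z_0),z_0\rangle=2r^2\Bigl[\frac3{10}-\frac{625}{144}\Bigl(r-\frac12\Bigr)\Bigr]<0\quad\text{whenever}\quad r>\frac12+\frac{432}{6250}=0.56912 .$$
By (6), $r_2\le0.56912$, and by Lemma 2, $r_n\le0.56912$ for all $n\ge2$.

**Step 6: comparison with $\tanh\frac\pi4$.** We have $e^{\pi/2}>e^{3/2}>1+\frac32+\frac98+\frac9{16}>4$, so $\tanh\frac\pi4=1-\frac2{e^{\pi/2}+1}>1-\frac25=\frac35>0.56912$. This proves Theorem 1. $\blacksquare$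

## 7. Stronger fields: $r_n<\frac{11}{24}$

The plan is the same: a shear, then an amplifier, then $h_1$. The fields are no longer quadratic. Consider a field of the form $(z_1G(z_1),z_2g(z_1))$ with $G(0)=g(0)=1$. With $\zeta=z_1$ and $b=z_2$ it is admissible when
$$|\zeta|^2\,\mathrm{Re}\,G(\zeta)+|b|^2\,\mathrm{Re}\,g(\zeta)\ge0\qquad\text{for }\zeta\in U,\ |b|^2\le1-|\zeta|^2 . \tag{12}$$
For fixed $\zeta$ the left side is affine in $|b|^2$, so only the endpoints matter.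

**Step 1: choice of $G$ and $g$, and admissibility.** For $\zeta\in U$ put $w=\frac\zeta{1+\zeta}$ and
$$G(\zeta)=\frac{1-\zeta}{1+\zeta},\qquad g(\zeta)=w^2+2w+\frac12+\frac12\,\frac{1+\zeta}{1-\zeta}.$$
Then $G(0)=g(0)=1$ and $g'(0)=2+1=3$. Since $\mathrm{Re}\,G(\zeta)=\frac{1-|\zeta|^2}{|1+\zeta|^2}$, we have $|\zeta|^2\,\mathrm{Re}\,G(\zeta)=(1-|\zeta|^2)|w|^2\ge|b|^2|w|^2$ for the $b$ in (12). So (12) follows once $|w|^2+\mathrm{Re}\,g\ge0$. With $x=\mathrm{Re}\,w$ we have $\mathrm{Re}(w^2)+|w|^2=2x^2$, and therefore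
$$|w|^2+\mathrm{Re}\,g=2x^2+2x+\frac12+\frac12\,\mathrm{Re}\,\frac{1+\zeta}{1-\zeta}\ge\frac12(1+2x)^2\ge0 .$$
The terms of $g$ are chosen to complete this square. Hence
$$H_2(z)=(z_1G(z_1),\,z_2g(z_1)),\qquad H_3(z)=(z_1g(z_2),\,z_2G(z_2))$$
are admissible; for $H_3$ the roles of $z_1$ and $z_2$ in (12) are exchanged. The shear coefficient is now $g'(0)=3$, larger than $q$.

**Step 2: the trajectory.** Let $\rho_0=\frac18$, $\rho_1=\frac38$, $r\in(\rho_1,1)$. On the axis $H_3(\rho,0)=(\rho,0)$ and $H_2(\rho,0)=(\rho G(\rho),0)$ with $G>0$ on $(0,1)$. So we can choose times such that $H_3$ carries $(r,0)$ to $(\rho_1,0)$ and then $H_2$ carries $(\rho_1,0)$ to $(\rho_0,0)$. Let $f\in S^0(B^2)$ be the map of Lemma 3 with $b=H_3$, $a=H_2$ and these times. By (8), $J_f(r,0)=W(0)$, where $W'=-Dh(v,t)W$ along $v(t)=(\rho(t),0)$ and $W(T)=h_1(\rho_0,0)=(\rho_0,-q\rho_0^2)$. We follow $W$ backward, as $\rho$ increases from $\rho_0$ to $\rho_1$ to $r$.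

**Step 3: the amplifying stage, $\rho_0\to\rho_1$.** Here $Dh=DH_2(\rho,0)=\mathrm{diag}\bigl((\rho G)',g(\rho)\bigr)$ and $\dot\rho=-\rho G$. Dividing,
$$\frac{dW_1}{d\rho}=\frac{(\rho G)'}{\rho G}W_1,\qquad\frac{dW_2}{d\rho}=\frac{g}{\rho G}W_2 .$$
So $W_1=\text{const}\cdot\rho G=\text{const}\cdot\rho\frac{1-\rho}{1+\rho}$. For $W_2$ note $\frac12+\frac12\frac{1+\rho}{1-\rho}=\frac1{1-\rho}$. Multiplying each term of $g$ by $\frac1{\rho G}=\frac{1+\rho}{\rho(1-\rho)}$,
$$\frac g{\rho G}=\frac\rho{1-\rho^2}+\frac2{1-\rho}+\frac{1+\rho}{\rho(1-\rho)^2}=\frac\rho{1-\rho^2}+\frac3{1-\rho}+\frac1\rho+\frac2{(1-\rho)^2}.$$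
The second equality holds because $(1-\rho)^2+\rho(1-\rho)+2\rho=1+\rho$. An antiderivative is $-\frac12\ln(1-\rho^2)-3\ln(1-\rho)+\ln\rho+\frac2{1-\rho}$, so
$$W_2=\text{const}\cdot\rho\,(1-\rho)^{-7/2}(1+\rho)^{-1/2}e^{2/(1-\rho)},\qquad\Bigl|\frac{W_2}{W_1}\Bigr|=\text{const}\cdot(1-\rho)^{-9/2}(1+\rho)^{1/2}e^{2/(1-\rho)} .$$
At $\rho_0=\frac18$ the ratio is $q\rho_0=\frac{3\sqrt3}{16}$, with $W_1>0>W_2$, and signs are preserved. From $\rho_0$ to $\rho_1$ the factors change by $\bigl(\frac{7/8}{5/8}\bigr)^{9/2}$, $\bigl(\frac{11/8}{9/8}\bigr)^{1/2}$ and $e^{16/5-16/7}=e^{32/35}$. So at $\rho_1$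
$$\tau:=\Bigl|\frac{W_2}{W_1}\Bigr|=\frac{3\sqrt3}{16}\Bigl(\frac75\Bigr)^{9/2}\Bigl(\frac{11}9\Bigr)^{1/2}e^{32/35}=\frac{3\sqrt3}{16}\cdot\frac{2401}{625}\cdot\sqrt{\frac{77}{45}}\;e^{32/35}.$$
Now $\frac{3\sqrt3}{16}>0.3247$ and $\frac{2401}{625}>3.84$. Also $\sqrt{77/45}>1.308$, since $1.308^2=1.710864<\frac{77}{45}=1.7111\ldots$. Finally $\frac{32}{35}>0.914$, and the exponential series gives $e^{0.914}>1+0.914+0.4176+0.1272+0.0290+0.0053>2.49$. The product of the four lower bounds exceeds $4.06$, so $\tau>4$.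

**Step 4: the shearing stage, $\rho_1\to r$.** Here
$$DH_3(\rho,0)=\begin{pmatrix}g(0)&\rho g'(0)\\0&G(0)\end{pmatrix}=\begin{pmatrix}1&3\rho\\0&1\end{pmatrix},\qquad\dot\rho=-\rho,$$
so $\frac{dW_2}{d\rho}=\frac{W_2}\rho$ and $\frac{dW_1}{d\rho}=\frac{W_1}\rho+3W_2$. Hence $\kappa:=W_2/\rho$ is a negative constant and $\frac{d}{d\rho}\bigl(\frac{W_1}\rho\bigr)=3\kappa$, so
$$\frac{W_1}{\rho}(r)=\frac{W_1}{\rho}(\rho_1)+3\kappa(r-\rho_1).$$
At $\rho_1$ we have $|\kappa|=\tau\,\frac{W_1}\rho(\rho_1)$, so this is negative exactly when $r-\rho_1>\frac1{3\tau}$.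

**Step 5: conclusion.** For every $r\in\bigl(\frac38+\frac1{3\tau},1\bigr)$ we have $\mathrm{Re}\,\langle J_f(r,0),(r,0)\rangle=rW_1(0)<0$. By (6), $r_2\le\frac38+\frac1{3\tau}<\frac38+\frac1{12}=\frac{11}{24}$, and by Lemma 2, $r_n<\frac{11}{24}$ for all $n\ge2$. Since $\frac{11}{24}<\frac35<\tanh\frac\pi4$, the upper bound in Theorem 2 follows once we know that all $r_n$ are equal. $\blacksquare$

## 8. Two dimensions suffice: $r_n=r_2$ for all $n\ge2$

Let $\mathcal M(B^n)$ be the set of holomorphic $h:B^n\to\mathbb C^n$ with $h(0)=0$, $Dh(0)=I$ and $\mathrm{Re}\,\langle h(z),z\rangle>0$ for $z\ne0$. This is just the class of admissible fields. Indeed, let $h$ be admissible and $\|u\|=1$. The function $p(\zeta)=\langle h(\zeta u),u\rangle/\zeta$ is holomorphic on $U$ with $p(0)=1$, and $\mathrm{Re}\,\langle h(\zeta u),\zeta u\rangle=|\zeta|^2\,\mathrm{Re}\,p(\zeta)$. So $\mathrm{Re}\,p\ge0$, and the minimum principle gives $\mathrm{Re}\,p>0$.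

We use two standard facts from Graham–Hamada–Kohr, *Canad. J. Math.* 54 (2002) 324–351; see also Graham–Kohr, *Geometric Function Theory in One and Higher Dimensions*, 2003.

* **(A)** $f\in S^0(B^n)$ if and only if there is $h:B^n\times[0,\infty)\to\mathbb C^n$ with $h(\cdot,t)\in\mathcal M(B^n)$ for each $t$ and $h(z,\cdot)$ measurable for each $z$, such that $f=\lim_{t\to\infty}e^tv(\cdot,t)$ locally uniformly. Here $v$ is the unique locally absolutely continuous solution of $\partial_tv=-h(v,t)$ a.e., $v(z,0)=z$. For every such $h$ this limit exists.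
* **(B)** $\mathcal M(B^n)$ is uniformly bounded on compact subsets of $B^n$.

As usual $v(\cdot,t)$ is holomorphic. As in Section 1, $\|v(z,t)\|$ is nonincreasing in $t$.

By Lemma 2, $r_n\le r_2$. By (6), for $r_n\ge r_2$ it suffices to prove the following.

**Proposition 2.** Let $n\ge2$, $f\in S^0(B^n)$ and $\mathrm{Re}\,\langle J_f(z_0),z_0\rangle<0$. Then there are $\tilde f\in S^0(B^2)$ and $x_0\in B^2$ with $\|x_0\|=\|z_0\|$ and $\mathrm{Re}\,\langle J_{\tilde f}(x_0),x_0\rangle<0$.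

The idea is that (8) involves only two moving vectors, $v(t)$ and $W(t)$. They span a moving complex plane, and we restrict the field to that plane. Two points need care: the plane must really be two-dimensional at all times, and the frame in it must not create extra terms.

**Step 1: make $v$ and $W$ linearly independent at all times.** Let $h,v$ be as in (A) for $f$. Write $v(t)=v(z_0,t)$ and $A(t)=Dv(z_0,t)$. Note that $z_0\ne0$, so $v(t)\neq0$ by uniqueness. Since $\|v(t)\|\le\|z_0\|$, (B) and Cauchy's estimates bound $h$ and $Dh$ uniformly near the trajectory. So we may differentiate the integral equation $v(z,t)=z-\int_0^th(v(z,s),s)\,ds$ in $z$. This gives $A'=-Dh(v,t)A$ a.e. and $A(0)=I$. Thus $A(t)$ is invertible, with $(A^{-1})'=A^{-1}Dh(v,t)$, and $v,A,A^{-1}$ are bounded and Lipschitz on every $[0,T]$.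

Since $e^Tv(\cdot,T)\to f$ locally uniformly, the derivatives converge too, so the vectors $(e^TA(T))^{-1}e^Tv(T)=A(T)^{-1}v(T)$ tend to $J_f(z_0)$. Fix $T$ with $\mathrm{Re}\,\langle A(T)^{-1}v(T),z_0\rangle<0$.

The map $(\lambda,t)\mapsto\lambda A(T)A(t)^{-1}v(t)$ from $\mathbb C\times[0,T]$ to $\mathbb C^n$ is locally Lipschitz, its domain has real dimension $3$, and its target has real dimension $2n\ge4$. So its image is Lebesgue-null: cut a compact box in the domain into $N^3$ boxes of size $O(1/N)$; their images lie in $N^3$ balls of total volume $O(N^{3-2n})\to0$; then take a countable union of boxes. Therefore we can choose $\omega$ outside this image and so close to $v(T)$ that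
$$\|\omega-v(T)\|\le\|v(T)\|^2,\qquad\mathrm{Re}\,\langle A(T)^{-1}\omega,z_0\rangle<0 .$$
Put $W(t)=A(t)A(T)^{-1}\omega$. Then a.e. on $[0,T]$
$$W'=-Dh(v,t)W,\qquad W(T)=\omega,\qquad\mathrm{Re}\,\langle W(0),v(0)\rangle<0 . \tag{13}$$
If $v(t),W(t)$ were dependent for some $t$, then $W(t)=\lambda v(t)$ with $\lambda\in\mathbb C$, as $v(t)\ne0$. Then $\omega=A(T)A(t)^{-1}W(t)=\lambda A(T)A(t)^{-1}v(t)$ would lie in the image we avoided. So they are independent for every $t\in[0,T]$.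

**Step 2: a frame of the plane that does not rotate inside it.** Let $E(t)=[e_1(t)\ e_2(t)]:\mathbb C^2\to\mathbb C^n$ be the isometry obtained by Gram–Schmidt from $v(t),W(t)$. The two norms by which Gram–Schmidt divides are continuous and positive on $[0,T]$, hence bounded below, so $E$ is Lipschitz. We have $E^*E=I$, $EE^*v=v$ and $EE^*W=W$. Let $\Omega=(E^*)'E$, which is bounded and measurable. Differentiating $E^*E=I$ gives $\Omega+\Omega^*=0$ a.e. Solve $Y_0'=-Y_0\Omega$, $Y_0(0)=I$, in $2\times2$ matrices. Since $(Y_0Y_0^*)'=-Y_0(\Omega+\Omega^*)Y_0^*=0$, each $Y_0(t)$ is unitary. Put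
$$V=EY_0^*,\qquad X=V^*v,\qquad Y=V^*W .$$
Then $V^*V=I$ and $VV^*=EE^*$, so $v=VX$ and $W=VY$. Hence
$$\|X\|=\|v\|,\qquad\langle Y,X\rangle=\langle VV^*W,v\rangle=\langle W,v\rangle . \tag{14}$$

**Step 3: the field on $B^2$ and its equations.** For $x\in B^2$ and $0\le t<T$ define $k(x,t)=V(t)^*h(V(t)x,t)$. Then $k(0,t)=0$, $Dk(0,t)=V^*V=I$, and $\langle k(x,t),x\rangle=\langle h(Vx,t),Vx\rangle$ with $\|Vx\|=\|x\|$. So $k(\cdot,t)\in\mathcal M(B^2)$. Also $k(x,\cdot)$ is measurable, since $h$ is measurable in $t$ and continuous in $z$, and $V$ is continuous. Differentiating $X=Y_0E^*v$ and using $v=EE^*v$ in the middle term,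
$$X'=-Y_0\Omega E^*v+Y_0(E^*)'EE^*v-Y_0E^*h(v,t)=-V^*h(VX,t)=-k(X,t),$$
because the first two terms cancel by the definition of $\Omega$. In the same way, with $W=EE^*W$,
$$Y'=-V^*Dh(v,t)W=-V^*Dh(VX,t)VY=-Dk(X,t)Y .$$
Thus $(X,Y)$ satisfies in $B^2$ the same system as $(v,W)$ in $B^n$.

**Step 4: a terminal field that takes the right value.** It remains to continue $k$ after time $T$ so that the tail produces the vector $Y(T)$ at the point $X(T)$. Let $\xi=X(T)\ne0$ and $\eta=Y(T)-\xi$. Since $V(T)\eta=\omega-v(T)$, Step 1 gives $\|\eta\|\le\|\xi\|^2$. For $t\ge T$ set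
$$k(x,t)=k_\infty(x):=x+\frac{\langle x,\xi\rangle^2}{\|\xi\|^4}\,\eta .$$
Then $k_\infty(0)=0$, $Dk_\infty(0)=I$, $k_\infty(\xi)=\xi+\eta=Y(T)$, and for $0\ne x\in B^2$
$$\mathrm{Re}\,\langle k_\infty(x),x\rangle\ge\|x\|^2-\|x\|^3\frac{\|\eta\|}{\|\xi\|^2}\ge\|x\|^2-\|x\|^3>0,$$
so $k_\infty\in\mathcal M(B^2)$. By (A), $f_\infty=\lim_{t\to\infty}e^t\varphi^{k_\infty}_t$ exists and lies in $S^0(B^2)$. From $\varphi^{k_\infty}_t\circ\varphi^{k_\infty}_s=\varphi^{k_\infty}_{t+s}$ we get $f_\infty\circ\varphi^{k_\infty}_s=e^{-s}f_\infty$. Differentiating at $s=0$, $Df_\infty\,k_\infty=f_\infty$, that is, $J_{f_\infty}=k_\infty$. In particular $J_{f_\infty}(\xi)=Y(T)$.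

**Step 5: conclusion.** Let $X_t(\cdot)$ be the solution of $\partial_tX_t=-k(X_t,t)$, $X_0(x)=x$, on $B^2$. By (A), $\tilde f=\lim e^tX_t\in S^0(B^2)$. Since $X_t=\varphi^{k_\infty}_{t-T}\circ X_T$ for $t\ge T$, we have $\tilde f=e^Tf_\infty\circ X_T$. Let $x_0=X(0)$. By uniqueness $X_t(x_0)=X(t)$ and $Y(t)=DX_t(x_0)Y(0)$ on $[0,T]$. Hence
$$J_{\tilde f}(x_0)=DX_T(x_0)^{-1}J_{f_\infty}(\xi)=DX_T(x_0)^{-1}Y(T)=Y(0).$$
By (14) and (13), $\mathrm{Re}\,\langle J_{\tilde f}(x_0),x_0\rangle=\mathrm{Re}\,\langle W(0),v(0)\rangle<0$, and $\|x_0\|=\|v(0)\|=\|z_0\|$. $\blacksquare$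

So $r_n=r_2=:\varrho$ for all $n\ge2$, and $\varrho<\frac{11}{24}$ by Section 7.

## 9. The lower bound $\varrho\ge\frac1{25}$

The plan is to bound the growth of $f\in S^0(B^n)$, then its homogeneous terms, and then to show that $J_f(z)$ is so close to $z$ for small $z$ that Lemma 1 applies. Let $f\in S^0(B^n)$ and let $h,v$ be as in (A).

**Step 1: growth.** For $h\in\mathcal M(B^n)$ and $\|u\|=1$, the function $p(\zeta)=\langle h(\zeta u),u\rangle/\zeta$ has positive real part and $p(0)=1$. So $\mathrm{Re}\,p(\zeta)\ge\frac{1-|\zeta|}{1+|\zeta|}$ by Harnack's inequality. That is, $\mathrm{Re}\,\langle h(z),z\rangle\ge\|z\|^2\frac{1-\|z\|}{1+\|z\|}$. Let $z\neq0$ and $\rho(t)=\|v(z,t)\|$. Since $(\rho^2)'=-2\,\mathrm{Re}\,\langle h(v,t),v\rangle$, we get $\rho'\le-\rho\frac{1-\rho}{1+\rho}$ a.e., and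
$$\frac{d}{dt}\ln\frac{\rho}{(1-\rho)^2}=\rho'\,\frac{1+\rho}{\rho(1-\rho)}\le-1 .$$
So $e^t\rho/(1-\rho)^2$ is nonincreasing and $e^t\rho(t)\le\|z\|/(1-\|z\|)^2$. Letting $t\to\infty$,
$$\|f(z)\|\le\frac{\|z\|}{(1-\|z\|)^2}. \tag{15}$$

**Step 2: homogeneous terms.** Write $f(z)=z+\sum_{m\ge2}P_m(z)$ with $P_m$ homogeneous of degree $m$, and $\|P_m\|=\sup_{\|u\|=1}\|P_m(u)\|$. For $\|u\|=1$, Cauchy's formula for $\zeta\mapsto f(\zeta u)$ on $|\zeta|=s$ and (15) give $\|P_m(u)\|\le s^{1-m}(1-s)^{-2}$. With $s=\frac{m-1}{m+1}$,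
$$\|P_m\|\le A_m:=\Bigl(\frac{m+1}{m-1}\Bigr)^{m-1}\frac{(m+1)^2}4 .$$
So $A_2=\frac{27}4$, $A_3=16$, $A_4=\frac{125}{27}\cdot\frac{25}4$. Since $\bigl(1+\frac2{m-1}\bigr)^{m-1}<e^2$, $A_m<\frac{e^2}4(m+1)^2<1.85(m+1)^2$.

**Step 3: a numerical sum.** Let $r=\frac1{25}$. In $\sum_{m\ge2}(2m-1)A_mr^{m-1}$ the first terms are $3\cdot\frac{27}4\cdot\frac1{25}=0.81$, $5\cdot16\cdot\frac1{625}=0.128$ and $7A_4/15625<0.013$. For $m\ge5$ the terms are at most $t_m=1.85(2m-1)(m+1)^2/25^{m-1}$, where $t_5=599.4/390625<0.00154$ and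
$$\frac{t_{m+1}}{t_m}=\frac1{25}\cdot\frac{2m+1}{2m-1}\Bigl(\frac{m+2}{m+1}\Bigr)^2\le\frac1{25}\cdot\frac{11}9\cdot\frac{49}{36}<0.07 ,$$
so they add up to less than $0.00154/0.93<0.0017$. Hence
$$\sum_{m\ge2}(2m-1)\|P_m\|r^{m-1}\le\sum_{m\ge2}(2m-1)A_mr^{m-1}<0.81+0.128+0.013+0.0017<1. \tag{16}$$

**Step 4: $J_f(z)$ is close to $z$.** Let $\|z\|\le r$. If $\hat P_m$ is the symmetric $m$-linear map with $\hat P_m(z,\dots,z)=P_m(z)$, then $DP_m(z)y=m\hat P_m(z,\dots,z,y)$. By Banach's theorem, on a Hilbert space the norm of a symmetric multilinear map equals the norm of its polynomial. So $\|DP_m(z)\|\le m\|P_m\|r^{m-1}$. By (16),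
$$\|Df(z)-I\|\le\sigma:=\sum_{m\ge2}m\|P_m\|r^{m-1}<1,\qquad\|Df(z)^{-1}\|\le\frac1{1-\sigma}.$$
By Euler's identity $DP_m(z)z=mP_m(z)$, so $f(z)-Df(z)z=-\sum_{m\ge2}(m-1)P_m(z)$ and
$$\|f(z)-Df(z)z\|\le\|z\|\sum_{m\ge2}(m-1)\|P_m\|r^{m-1}\le\|z\|(1-\sigma).$$
The last inequality is (16), because $(m-1)+m=2m-1$. Therefore
$$\|J_f(z)-z\|=\bigl\|Df(z)^{-1}\bigl(f(z)-Df(z)z\bigr)\bigr\|\le\|z\|,\qquad\mathrm{Re}\,\langle J_f(z),z\rangle\ge\|z\|^2-\|z\|^2=0 .$$
By Lemma 1, $f$ is starlike on $B_{1/25}$. Since $f\in S^0(B^n)$ was arbitrary, $r_n\ge\frac1{25}$. Together with Sections 7 and 8 this proves Theorem 2. $\blacksquare$
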